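\title{Clean endomorphism rings of projective modules without the semilocal hypothesis}

\begin{abstract}
For a semilocal ring $R$ it is known that all projective left $R$-modules have clean endomorphism rings if and only if the free module $R^{(\mathbb N)}$ has a clean endomorphism ring, if and only if $R$ is left perfect. We show that the semilocal hypothesis cannot be deleted: over a strongly regular ring, for instance an infinite Boolean ring or a power $k^{\mathbb N}$ of a field, every projective module has a clean endomorphism ring, although such a ring is left perfect only if it is semisimple Artinian. For rings $R$ such that $R/J(R)$ is Morita equivalent to a ring all of whose idempotents are central, we also prove that the two cleanness conditions are equivalent to each other and to the condition that $J(R)$ is left T-nilpotent and $R/J(R)$ is von Neumann regular.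
\end{abstract}

\section{The question and the answer}

Rings are associative with identity. They are nonzero, except that the endomorphism ring of the zero module and the ring $hA$, for the idempotent $h=0$ of a ring $A$, are allowed; the zero ring is clean. Modules are left modules, and endomorphisms are written on the left. We write $J(R)$ for the Jacobson radical of $R$, $\operatorname{end}({}_RM)$ for the endomorphism ring of a module $M$, and $R^{(\mathbb N)}$ for the free left module of countably infinite rank.

\subsection{Definitions}

A ring $S$ is \emph{clean} if every element of $S$ is the sum of an idempotent and a unit of $S$. For $S=\operatorname{end}({}_RM)$ this says that every endomorphism becomes an automorphism after subtracting the projection onto some direct summand along some complement. If $M=V$ is a finite-dimensional vector space and $g\in\operatorname{end}(V)$, write $V=V_0\oplus V_1$ with $g$ nilpotent on $V_0$ and bijective on $V_1$. If $e$ is the projection onto $V_0$ along $V_1$, then $g-e$ is $g-1$ on $V_0$ and $g$ on $V_1$, hence bijective. In infinite dimension there is in general no such decomposition,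 and already the shift $b_i\mapsto b_{i+1}$ needs an argument (Section~\ref{sec:linear}).

A subset $N$ of a ring is \emph{left T-nilpotent} if for all $a_1,a_2,\dots\in N$ some product $a_1a_2\cdots a_n$ is $0$. A ring $R$ is \emph{semilocal} if $R/J(R)$ is semisimple Artinian, and \emph{left perfect} if moreover $J(R)$ is left T-nilpotent. Consider the conditions
\begin{enumerate}
\item[(1)] for every projective module ${}_RP$, $\operatorname{end}({}_RP)$ is clean;
\item[(2)] $\operatorname{end}({}_R(R^{(\mathbb N)}))$ is clean;
\item[(3)] $R$ is left perfect.
\end{enumerate}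
It is known \cite[Corollary 2.5]{book} that (1), (2) and (3) are equivalent if $R$ is semilocal. Question 2.3 of \cite{book} asks whether the assumption that $R$ is semilocal can be deleted, that is, whether (1), (2) and (3) are equivalent for every ring.

\subsection{What to expect}

Condition (3) has two halves. One of them, the T-nilpotence of $J(R)$, is forced by (2) over any ring: it is detected by the matrices $\sum a_iE_{i,i+1}$ with $a_i\in J(R)$ (Lemma~\ref{lem:tnil}). The other half, that $R/J(R)$ is semisimple Artinian, is part of the hypothesis in the semilocal case. So the question is whether cleanness can force $R/J(R)$ to be semisimple Artinian. The rings to test have $J(R)=0$ but are not Artinian, and the simplest ones are infinite products of fields, such as $k^{\mathbb N}$.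

A ring is \emph{abelian} if all its idempotents are central. It is (von Neumann) \emph{regular} if for each element $a$ there is an element $b$ with $a=aba$. It is \emph{strongly regular} if it is abelian and regular; Boolean rings and products of division rings are examples. Rank one causes no trouble. Let $A$ be strongly regular and $a=aba$. The idempotents $f=ab$ and $f'=ba$ are central, so $f=abab=af'b=f'f$ and $f'=baba=bfa=ff'$, whence $f=f'$. With $e=1-f$ we have $ae=a-aba=0$ and $ea=0$, so
\[
(a-e)(fb-e)=fab+e=1,\qquad (fb-e)(a-e)=fba+e=1 .
\]
Thus $a=e+(a-e)$ is a clean decomposition. For $A=k^{\mathbb N}$, the idempotent $e$ is the characteristic function of the set where $a$ vanishes.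

In infinite rank there is a genuine difficulty. Write endomorphisms of a free module as row-finite matrices. A row-finite matrix over $k^{\mathbb N}$ is a sequence $(G^{(n)})_n$ of row-finite matrices over $k$ such that, for each $i$, the $i$-th rows of all the $G^{(n)}$ have support in one \emph{common} finite set. Decomposing each $G^{(n)}$ separately need not respect this uniformity. For example, if $\operatorname{char}k\ne2$, then $2=e+(2-e)$ is a clean decomposition for every idempotent $e$, because $(2-e)(1+e)=2$; but if $e^{(n)}=E_{11}+E_{1n}$ for $n\ge2$, the first rows have no common finite support. Choices must be made simultaneously over whole pieces of the ring. This is possible.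

\subsection{Results}

\begin{theorem}\label{thm:A}
If $A$ is a strongly regular ring, then $\operatorname{end}({}_AP)$ is clean for every projective module ${}_AP$. Hence, if $A$ is strongly regular and not semisimple Artinian (for example an infinite Boolean ring, or $k^{\mathbb N}$ with $k$ a field), then {\rm(1)} and {\rm(2)} hold for $A$ but {\rm(3)} fails.
\end{theorem}

The second sentence follows from the first. If $a\in J(A)$ and $a=aba$, then $a(1-ba)=0$ with $1-ba$ a unit, so $a=0$. Thus $J(A)=0$, and a left perfect $A$ would be semisimple Artinian. A commutative semisimple Artinian ring is a finite product of fields and has only finitely many idempotents, whereas infinite Boolean rings and $k^{\mathbb N}$ have infinitely many. So the semilocal hypothesis cannot be deleted.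

The second theorem, which is not needed for the question, says what takes the place of (3) for a large class of rings. Put
\begin{enumerate}
\item[(4)] $J(R)$ is left T-nilpotent and $R/J(R)$ is von Neumann regular.
\end{enumerate}

\begin{theorem}\label{thm:B}
Let $R$ be a ring such that $R/J(R)$ is Morita equivalent to an abelian ring (for example, $R$ commutative or $R$ semilocal). Then {\rm(1)} $\Leftrightarrow$ {\rm(2)} $\Leftrightarrow$ {\rm(4)}.
\end{theorem}

The examples qualify: if $R$ is commutative, $R/J(R)$ is itself abelian; if $R$ is semilocal, $R/J(R)$ is a finite product of matrix rings over division rings, hence Morita equivalent to the finite product of these division rings, which is abelian.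

\begin{corollary}\label{cor:B}
\begin{enumerate}
\item[(i)] If $R$ is commutative, then {\rm(1)} and {\rm(2)} are each equivalent to: every prime ideal of $R$ is maximal and the nilradical of $R$ is T-nilpotent.
\item[(ii)] If $R$ is semilocal, then {\rm(1)}, {\rm(2)} and {\rm(3)} are equivalent.
\end{enumerate}
\end{corollary}

\begin{example}
Let $k$ be a field. The rings $k[[t]]$ and $k[t_1,t_2,\dots]/(t_1^2,t_2^2,\dots)$ are commutative local rings, and (4) fails for both; so (1) and (2) fail by Theorem~\ref{thm:B}. In the first the radical contains $t$, which is not nilpotent. In the second the radical $(t_1,t_2,\dots)$ is nil, but $t_1t_2\cdots t_n\ne0$ for all $n$. The ring $k^{\mathbb N}[t]/(t^2)$ has radical $(t)$, of square zero, and quotient $k^{\mathbb N}$; so it satisfies (4), hence (1) and (2), but not (3).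
\end{example}

\subsection{Plan of the proof}

For Theorem~\ref{thm:A} we build the idempotent $e$ as a union of idempotents on finitely generated pieces of $P$. Over a division ring this needs one lemma of linear algebra (Section~\ref{sec:linear}): a partial solution on a finite-dimensional subspace can always be enlarged so that a prescribed vector enters the image of $g-e$. Each step involves only finitely many vectors and scalars. Now let $A$ be strongly regular. Its stalks at the maximal ideals of its Boolean algebra of idempotents are division rings, so each step can be carried out on a neighborhood of any given point; compactness makes finitely many neighborhoods suffice (Sections~\ref{sec:stalks} and~\ref{sec:spread}). This gives countably generated $P$; the general case follows by a filtration (Section~\ref{sec:all}). For Theorem~\ref{thm:B} we lift cleanness modulo a T-nilpotent ideal (Section~\ref{sec:lift}) and show that (2) forces (4) (Sections~\ref{sec:forces} and~\ref{sec:abelian}).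

\section{Linear algebra over a division ring}\label{sec:linear}

Throughout this section $D$ is a division ring and $V$ is a left $D$-space.

\subsection{The shift, by hand}

Let $V$ have basis $b_0,b_1,b_2,\dots$ and let $gb_i=b_{i+1}$. Neither $g$ nor $g-1$ is onto: the first misses $b_0$, and the image of the second consists of vectors with coefficient sum $0$. We look for an idempotent $e$ such that $u=g-e$ is bijective.

The vector $b_0$ must lie in the image of $u$. If we want $ub_0=b_0$, we have to put $eb_0=gb_0-b_0=b_1-b_0=:p_0$; since $e$ is to be idempotent, we also have to put $ep_0=p_0$. This determines $e$ on the span of $b_0,b_1$. Next we want $b_1$ in the image and use the fresh vector $b_2$ for this: $ub_2=b_1$ requires $eb_2=b_3-b_1=:p_1$, and then $ep_1=p_1$. We continue in this way: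
\[
p_0=b_1-b_0,\qquad p_k=b_{2k+1}-b_{2k-1}\ (k\ge1),\qquad eb_{2k}=p_k,\quad ep_k=p_k\ (k\ge0).
\]
Since $b_1=p_0+b_0$ and $b_{2k+1}=p_k+b_{2k-1}$, the vectors $b_{2k},p_k$ $(k\ge0)$ form a basis of $V$, so $e$ is well defined, and it is idempotent. For $k\ge1$ we compute
\[
ub_0=b_0,\quad ub_{2k}=b_{2k-1},\quad up_0=b_2-2b_1+b_0,\quad up_k=b_{2k+2}-b_{2k}-b_{2k+1}+b_{2k-1}.
\]
The vectors $ub_0,ub_2,ub_4,\dots$ are $b_0,b_1,b_3,b_5,\dots$. Modulo their span, $up_0\equiv b_2$ and $up_k\equiv b_{2k+2}-b_{2k}$, and these form a basis of the quotient, which has basis $b_2,b_4,\dots$. So $u$ maps a basis to a basis, and $g=e+u$ is clean.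

The idea to keep is this: \emph{to bring $v$ into the image, choose a fresh vector $y$, put $p=gy-v$, and let $ey=p$, $ep=p$.} For a general $g$ the new vectors could interfere with choices already made. We shall see that either $y$ can be taken so far out on an infinite orbit of $g$ that nothing interferes, or everything happens inside a finite-dimensional $g$-invariant subspace, where injective maps are onto.

\subsection{Admissible pairs}

Let $g\in\operatorname{end}(V)$. An \emph{admissible pair} is a pair $(W,e)$ of a finite-dimensional subspace $W\subseteq V$ and an idempotent $e\in\operatorname{end}(W)$ such that the map $g-e:W\to V$ is injective. We do not require $gW\subseteq W$. An admissible pair $(W',e')$ \emph{extends} $(W,e)$ if $W\subseteq W'$ and $e'|_W=e$. Injectivity passes to unions of chains, and surjectivity will be gained one vector at a time.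

\begin{lemma}\label{lem:onestep}
Let $(W,e)$ be an admissible pair and $W_1\supseteq W$ a finite-dimensional subspace of $V$. Then some admissible pair $(W_1,e_1)$ extends $(W,e)$.
\end{lemma}

\begin{proof}
By induction on $\dim W_1-\dim W$ we may assume $W_1=W\oplus Dw$ with $w\notin W$. Put $U=(g-e)W$; then $\dim U=\dim W$. Each of the following choices extends $e$ to an idempotent $e_1$ of $W_1$:
\begin{enumerate}
\item[(i)] $e_1w=a$ with $a\in eW$; here $e_1^2w=ea=a$;
\item[(ii)] $e_1w=w+a$ with $a\in(1-e)W$; here $e_1^2w=w+a+ea=w+a$.
\end{enumerate}
Since $g-e$ is injective on $W$ with image $U$, the map $g-e_1$ is injective on $W_1$ if and only if $(g-e_1)w\notin U$. Suppose that all choices fail, that is, $gw-a\in U$ for all $a\in eW$ and $gw-w-a\in U$ for all $a\in(1-e)W$. Taking $a=0$ gives $gw,\,gw-w\in U$, hence $w\in U$. Then also $eW\subseteq U$ and $(1-e)W\subseteq U$, so $W\subseteq U$. Comparing dimensions, $W=U$, and so $w\in W$, a contradiction.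
\end{proof}

\begin{lemma}\label{lem:hit}
Let $(W,e)$ be an admissible pair and $v\in V$. Then some admissible pair $(W',e')$ extending $(W,e)$ satisfies $v\in W'$ and $v\in(g-e')W'$.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:onestep}, applied to $W_1=W+Dv$, we may assume $v\in W$. Let $M=\sum_{i\ge0}g^iW$.

\emph{Case 1: $\dim M<\infty$.} Extend $(W,e)$ to an admissible pair $(M,e')$ by Lemma~\ref{lem:onestep}. As $gM\subseteq M$, the map $g-e'$ is an injective endomorphism of the finite-dimensional space $M$, hence onto, and $v\in M=(g-e')M$.

\emph{Case 2: $\dim M=\infty$.} Since $M$ is the sum of the spans of $\{g^iz:i\ge0\}$, where $z$ runs through a finite basis of $W$, one of these spans is infinite-dimensional. Fix such a $z$. Then the $g^iz$ are linearly independent: otherwise $g^nz\in Y:=\sum_{i<n}Dg^iz$ for some $n$, so $gY\subseteq Y$ and all $g^iz$ lie in $Y$.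

Let $U=(g-e)W$. If $v\in U$, there is nothing to do. Otherwise let $T=W+U+Dv+Dgv$, which contains everything that must not be disturbed. It is finite-dimensional, so $T\cap\sum_iDg^iz\subseteq\sum_{i<N}Dg^iz$ for some $N$, and therefore
\begin{equation}\label{eq:far}
T\cap\sum_{i\ge N}Dg^iz=0 .
\end{equation}
Put $y=g^Nz$ and $p=gy-v$. If $\alpha y+\beta p\in W$ with $\alpha,\beta\in D$, then $\alpha y+\beta gy\in W+Dv\subseteq T$, and \eqref{eq:far} and the independence of $y,gy$ give $\alpha=\beta=0$. So $W'=W\oplus Dy\oplus Dp$ is a direct sum, and
\[
e'|_W=e,\qquad e'y=p,\qquad e'p=p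
\]
defines an idempotent $e'$ of $W'$. We have
\[
(g-e')y=gy-p=v,\qquad (g-e')p=g^2y-gy-gv+v .
\]
The first equation puts $v$ into the image. For the injectivity of $g-e'$ on $W'$ it remains to see that these two vectors are linearly independent modulo $U$. Suppose $\alpha v+\beta(g-e')p\in U$. Then $\beta(g^2y-gy)\in U+Dv+Dgv\subseteq T$, so $\beta=0$ by \eqref{eq:far} and the independence of $gy,g^2y$. Hence $\alpha v\in U$, and $\alpha=0$ because $v\notin U$.
\end{proof}

If $v_1,v_2,\dots$ span $V$, repeated use of Lemma~\ref{lem:hit}, starting from $(0,0)$, gives a chain of admissible pairs $(W_n,e_n)$ with $v_n\in W_n\cap(g-e_n)W_n$. The union of the $e_n$ is an idempotent $e$ of $\operatorname{end}(V)$ such that $g-e$ is injective and onto. So $\operatorname{end}(V)$ is clean for $V$ of countable dimension. This is the argument to be carried over to strongly regular rings.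

\section{Stalks of modules over abelian rings}\label{sec:stalks}

Let $A$ be an abelian ring. Its idempotents form a Boolean algebra $B$ with $f\wedge f'=ff'$ and $f\vee f'=f+f'-ff'$; thus $f'\le f$ means $f'f=f'$. We call the maximal ideals $x$ of $B$ \emph{points}. For every $f\in B$ exactly one of $f,1-f$ belongs to $x$. We call $h\in B$ a \emph{neighborhood} of $x$ if $h\notin x$. If $h,h'$ are neighborhoods of $x$, so is $hh'$, since $1-hh'=(1-h)\vee(1-h')\in x$.

For a left $A$-module $M$ let $xM=\bigcup_{f\in x}fM$. Each $fM$ is a submodule because $f$ is central, and $fM+f'M=(f\vee f')M$; hence $xM$ is a submodule. In the same way $xA$ is a two-sided ideal. Put $A_x=A/xA$ and $M_x=M/xM$, an $A_x$-module, the \emph{stalk} of $M$ at $x$, and write $m_x$ for the image of $m\in M$. If $h$ is a neighborhood of $x$, then $1-h\in x$, so $h_x=1$ in $A_x$.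

\begin{lemma}\label{lem:stalks}
Let $A$ be abelian, $M$ a left $A$-module and $x$ a point.
\begin{enumerate}
\item[(a)] For $m\in M$ we have $m_x=0$ if and only if $hm=0$ for some neighborhood $h$ of $x$. In particular $A_x\ne0$.
\item[(b)] If $L\subseteq M$ is a submodule, then $L\cap xM=xL$, so $L_x$ embeds in $M_x$. A homomorphism $\varphi:M\to M'$ induces a homomorphism $\varphi_x:M_x\to M'_x$. If $F$ is free on $(b_i)$, then $F_x$ is free over $A_x$ on the images of the $b_i$.
\item[(c)] \emph{(Compactness)} Let $f\in B$, and for each point $x$ of which $f$ is a neighborhood let a neighborhood $f'_x\le f$ of $x$ be given. Then $f$ is a finite orthogonal sum of elements of $B$, each of which is $\le$ some $f'_x$.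
\item[(d)] If $A$ is strongly regular, then $A_x$ is a division ring.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) If $m=fm$ with $f\in x$, take $h=1-f$. Conversely, $hm=0$ gives $m=(1-h)m$ with $1-h\in x$. If $A_x=0$, then $1_x=0$, so $h=h\cdot1=0$ for some $h\notin x$, which is impossible because $0\in x$.

(b) If $m\in L\cap xM$, then $hm=0$ for some $h\notin x$ by (a), and (a) for $L$ gives $m\in xL$; the other inclusion is clear. Next, $\varphi(fM)=f\varphi(M)\subseteq fM'$, so $\varphi(xM)\subseteq xM'$. For the last assertion we need that $xF$ consists of the elements of $F$ with all coordinates in $xA$. Such an element has finitely many nonzero coordinates, lying in $f_1A,\dots,f_mA$ with $f_j\in x$, so it lies in $(f_1\vee\dots\vee f_m)F\subseteq xF$. The converse is clear.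

(c) A point that contains $1-f$ does not contain $f$, so it does not contain its element $f'_x$. Hence the $f'_x$ together with $1-f$ lie in no maximal ideal of $B$, so the ideal that they generate contains $1$; that is, $1-f$ and finitely many $f'_1,\dots,f'_m$ among the $f'_x$ have join $1$. Multiplying by $f$ gives $f=f'_1\vee\dots\vee f'_m$, which is the orthogonal sum of the elements $f'_j(1-f'_1)\cdots(1-f'_{j-1})$.

(d) Let $a=aba$ and $f=ab\in B$. If $f\in x$, then $a=fa\in xA$ and $a_x=0$. If $f\notin x$, then $a_xb_x=f_x=1$. So every nonzero element of the nonzero ring $A_x$ is right invertible, and $A_x$ is a division ring.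
\end{proof}

\section{From a point to a neighborhood}\label{sec:spread}

In this section $A$ is strongly regular and $B$ is its Boolean algebra of idempotents. For $h\in B$ and a module $M$, elements $p_1,\dots,p_s\in hM$ are called \emph{$hA$-independent} if $\sum a_ip_i=0$ with $a_i\in hA$ forces all $a_i=0$. Then $\sum_iAp_i$ is the direct sum of the $Ap_i\cong hA$, that is, free over the ring $hA$ on the $p_i$.

Equations between elements of $P$ that hold at $x$ hold on a neighborhood of $x$, by Lemma~\ref{lem:stalks}(a). Independence is not an equation. It spreads because, for projective $P$, it is witnessed by one: the existence of a one-sided inverse matrix.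

\begin{lemma}\label{lem:indep}
Let $P$ be projective, $x$ a point, and $p_1,\dots,p_s\in P$ elements whose images in $P_x$ are linearly independent over $A_x$. Then $x$ has a neighborhood $h$ such that $h'p_1,\dots,h'p_s$ are $h'A$-independent for every $h'\le h$ in $B$.
\end{lemma}

\begin{proof}
Let $P$ be a direct summand of a free module $F$. By Lemma~\ref{lem:stalks}(b), $P_x\subseteq F_x$, and $F_x$ is free on the image of the basis of $F$. Only finitely many basis elements occur in the $p_i$, so the coordinates of the $p_i$ form an $s\times m$ matrix $\Pi$ over $A$, and the rows of $\Pi_x$ are left linearly independent over the division ring $A_x$. This means that the left linear map $A_x^s\to A_x^m$, $a\mapsto a\Pi_x$, of row spaces is injective. So it is split by a left linear map $A_x^m\to A_x^s$, which is given by an $m\times s$ matrix over $A_x$; lift this matrix to a matrix $Q$ over $A$. Then $(\Pi Q-I)_x=0$, and by Lemma~\ref{lem:stalks}(a), applied to the finitely many entries, $h(\Pi Q-I)=0$ for some neighborhood $h$ of $x$.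

Let $h'\le h$; then $h'(\Pi Q-I)=0$. If $\sum a_ih'p_i=0$ with $a_i\in h'A$, then the row $a=(a_i)$ satisfies $a=ah'$ and $a\Pi=0$. Hence $0=a\Pi Q=ah'\Pi Q=ah'=a$.
\end{proof}

\begin{remark}
Projectivity matters here. Let $A=k^{\mathbb N}$, whose idempotents we identify with the subsets of $\mathbb N$, let $x$ be a point containing all finite sets, and let $P=A/xA$, $p=1_x$. Then $xP=0$, so $P_x=A_x$ and $p$ is independent at $x$. A neighborhood $h$ of $x$ is an infinite set; split it into two nonempty parts. One of the parts lies in $x$. It is a nonzero element of $hA$ and kills $hp$. So $hp$ is never $hA$-independent.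
\end{remark}

Now fix a projective module $P$ and $g\in\operatorname{end}({}_AP)$. For $f\in B$, an \emph{$f$-admissible pair} is a pair $(W,e)$ such that
\begin{itemize}
\item $W=\bigoplus_{i=1}^rAw_i\subseteq fP$ with $w_1,\dots,w_r$ $fA$-independent,
\item $e=e^2\in\operatorname{end}({}_AW)$,
\item $(g-e)w_1,\dots,(g-e)w_r$ are $fA$-independent; in particular $g-e$ is injective on $W$.
\end{itemize}
Such a pair can be restricted: if $f'\le f$, then $(f'W,e|_{f'W})$ is an $f'$-admissible pair with basis $f'w_1,\dots,f'w_r$. Indeed $e(f'W)=f'eW\subseteq f'W$. If $\sum a_if'w_i=0$ or $\sum a_i(g-e)f'w_i=0$ with $a_i\in f'A$, then $a_if'=a_i\in fA$, and all $a_i=0$. For $f'\le f$, we say that an $f'$-admissible pair $(W',e')$ \emph{extends} $(W,e)$ if $f'W\subseteq W'$ and $e'=e$ on $f'W$.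

\begin{lemma}\label{lem:local}
Let $(W,e)$ be an $f$-admissible pair, $v\in P$, and $x$ a point with neighborhood $f$. Then there are a neighborhood $f'\le f$ of $x$ and an $f'$-admissible pair $(W',e')$ extending $(W,e)$ with $f'v\in W'$ and $f'v\in(g-e')W'$.
\end{lemma}

\begin{proof}
\emph{Passing to the point.} The images $(w_i)_x$ are linearly independent over $A_x$. For if $\sum a_iw_i\in xP$, then $h\sum a_iw_i=0$ for some neighborhood $h$ of $x$, and replacing $h$ by $hf$ we may take $h\le f$. As $ha_i\in fA$, we get $ha_i=0$, so $(a_i)_x=0$. In the same way the $((g-e)w_i)_x$ are independent. By Lemma~\ref{lem:stalks}(b), $W_x$ embeds in $P_x$ with image $\overline W=\bigoplus A_x(w_i)_x$, so $e$ induces an idempotent $\bar e=e_x$ of $\overline W$. The map $g_x-\bar e$ sends the basis $(w_i)_x$ to the independent elements $((g-e)w_i)_x$. So $(\overline W,\bar e)$ is an admissible pair for $g_x\in\operatorname{end}(P_x)$ over the division ring $A_x$.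

\emph{Solving at the point.} Lemma~\ref{lem:hit} gives an admissible pair $(\overline W{}',\bar e')$ extending $(\overline W,\bar e)$ with $v_x\in\overline W{}'\cap(g_x-\bar e')\overline W{}'$. Extend $(w_1)_x,\dots,(w_r)_x$ to a basis of $\overline W{}'$, and lift the new basis vectors to $w_{r+1},\dots,w_s\in P$. Choose $c_{ij}\in A$ $(1\le i,j\le s)$ with $\bar e'(w_i)_x=\sum_j(c_{ij})_x(w_j)_x$. For $i\le r$ we take the actual coefficients of $e$: $ew_i=\sum_{j\le r}c_{ij}w_j$ with $c_{ij}\in fA$, and $c_{ij}=0$ for $j>r$. Put $C=(c_{ij})$ and
\[
q_i=gw_i-\sum_jc_{ij}w_j\qquad(1\le i\le s).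
\]
Then $C_x^2=C_x$ because $\bar e'$ is idempotent, and the $(q_i)_x=(g_x-\bar e')(w_i)_x$ are independent because $g_x-\bar e'$ is injective on $\overline W{}'$. There are $d_i,b_i\in A$ with $v_x=\sum(d_iw_i)_x=\sum(b_iq_i)_x$.

\emph{Spreading out.} These are finitely many conditions. By Lemma~\ref{lem:stalks}(a) and Lemma~\ref{lem:indep} there is a neighborhood $h\le f$ of $x$ such that $hw_1,\dots,hw_s$ are $hA$-independent, $hq_1,\dots,hq_s$ are $hA$-independent, and
\[
hC^2=hC,\qquad hv=\sum d_i\,hw_i,\qquad hv=\sum b_i\,hq_i .
\]
Put $f'=h$ and $W'=\bigoplus_{i\le s}Ahw_i$. Since $W'$ is $hA$-free on the $hw_i$, an endomorphism $e'$ of $W'$ is defined by $e'(hw_i)=\sum_jc_{ij}hw_j$. It is idempotent, since $e'^2(hw_i)=\sum_k(C^2)_{ik}hw_k$ and $hC^2=hC$. For $i\le r$ we have $e'(hw_i)=h\,ew_i=e(hw_i)$, so $hW\subseteq W'$ and $e'=e$ on $hW$. Finally $(g-e')(hw_i)=hq_i$. So $(W',e')$ is an $h$-admissible pair extending $(W,e)$, and $hv=\sum d_ihw_i\in W'$, $hv=(g-e')\bigl(\sum b_ihw_i\bigr)$.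
\end{proof}

\begin{proposition}\label{prop:countable}
If $P$ is a countably generated projective module over a strongly regular ring $A$, then $\operatorname{end}({}_AP)$ is clean.
\end{proposition}

\begin{proof}
Let $g\in\operatorname{end}(P)$ and let $v_1,v_2,\dots$ generate $P$. We construct finite sets $F_n\subseteq B$ $(n\ge0)$ of nonzero orthogonal idempotents with sum $1$ and, for each $f\in F_n$, an $f$-admissible pair $(W_{n,f},e_{n,f})$, such that
\begin{itemize}
\item each $f'\in F_{n+1}$ lies below some (then unique) $f\in F_n$, and $(W_{n+1,f'},e_{n+1,f'})$ extends $(W_{n,f},e_{n,f})$;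
\item $fv_n\in W_{n,f}\cap(g-e_{n,f})W_{n,f}$ for $f\in F_n$, $n\ge1$.
\end{itemize}
Start with $F_0=\{1\}$ and $W_{0,1}=0$. Given $F_n$ and $f\in F_n$, Lemma~\ref{lem:local} with $v=v_{n+1}$ yields, for each point $x$ with neighborhood $f$, a neighborhood $f'_x\le f$ of $x$ and an $f'_x$-admissible pair $(W^{(x)},e^{(x)})$ extending $(W_{n,f},e_{n,f})$ with $f'_xv_{n+1}\in W^{(x)}\cap(g-e^{(x)})W^{(x)}$. By Lemma~\ref{lem:stalks}(c), $f$ is a finite orthogonal sum of nonzero idempotents $h$, each below some $f'_x$. For each $h$ choose such an $x$, put $h$ into $F_{n+1}$, and take for it the restriction of $(W^{(x)},e^{(x)})$ to $hW^{(x)}$. Multiplying by $h$ shows that the restricted pair extends $(W_{n,f},e_{n,f})$ and that $hv_{n+1}\in hW^{(x)}\cap(g-e^{(x)})hW^{(x)}$.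

Now glue. Put
\[
X_n=\bigoplus_{f\in F_n}W_{n,f}\subseteq\bigoplus_{f\in F_n}fP=P,\qquad e_n=\bigoplus_{f\in F_n}e_{n,f}.
\]
Each $f\in F_n$ is the sum of the $f'\in F_{n+1}$ below it, so $W_{n,f}=\bigoplus_{f'\le f}f'W_{n,f}$, where $f'W_{n,f}\subseteq W_{n+1,f'}$ and $e_{n+1,f'}=e_{n,f}$ on $f'W_{n,f}$. Hence $X_n\subseteq X_{n+1}$ and $e_{n+1}$ extends the idempotent $e_n$. The map $g-e_n$ is injective on $X_n$, because it maps each $W_{n,f}$ injectively into $fP$. Moreover $v_n=\sum_{f\in F_n}fv_n\in X_n\cap(g-e_n)X_n$ for $n\ge1$.

Therefore $\bigcup_nX_n=P$, and $e=\bigcup_ne_n$ is an idempotent in $\operatorname{end}(P)$. The map $g-e$ is injective, and it is onto because its image contains every $v_n$. So $g=e+(g-e)$ is a clean decomposition.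
\end{proof}

In the example $k^{\mathbb N}$ this construction provides the uniformity that was missing: $v_n$ is treated simultaneously on the finitely many pieces of the partition $F_n$, and on each piece only finitely many elements of $P$ are involved. The points $x$ that do not come from coordinates of $k^{\mathbb N}$ cannot be omitted from the argument: without them compactness fails, as one sees by taking $f=1$ and the one-element subsets of $\mathbb N$ as neighborhoods.

\section{Arbitrary projective modules}\label{sec:all}

\begin{lemma}\label{lem:kaplansky}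
Let $R$ be any ring. If all countably generated projective left $R$-modules have clean endomorphism rings, then so do all projective left $R$-modules.
\end{lemma}

\begin{proof}
By Kaplansky's theorem, every projective module is a direct sum of countably generated modules. So let $P=\bigoplus_{i\in I}P_i$ with $P_i$ countably generated and projective, and let $g\in\operatorname{end}(P)$. The idea is to filter $P$ by $g$-invariant partial sums with countably generated quotients, and to treat the diagonal blocks of $g$.

For each $i\in I$ there is a countable set $c(i)\subseteq I$ with $gP_i\subseteq\bigoplus_{j\in c(i)}P_j$. Iterating $c$, we see that $i$ lies in a countable set $\operatorname{cl}(i)$ such that $c(j)\subseteq\operatorname{cl}(i)$ for all $j\in\operatorname{cl}(i)$. Well-order $I=\{i_\alpha:\alpha<\kappa\}$, where $\kappa$ is an ordinal, and for $\alpha\le\kappa$ put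
\[
I_\alpha=\bigcup_{\beta<\alpha}\operatorname{cl}(i_\beta),\qquad P_{(\alpha)}=\bigoplus_{i\in I_\alpha}P_i,\qquad Q_\alpha=\bigoplus_{i\in I_{\alpha+1}\setminus I_\alpha}P_i\ \ (\alpha<\kappa).
\]
Then $gP_{(\alpha)}\subseteq P_{(\alpha)}$ and $P_{(\alpha+1)}=P_{(\alpha)}\oplus Q_\alpha$. At limit ordinals $P_{(\alpha)}$ is the union of the earlier terms, $P_{(0)}=0$ and $P_{(\kappa)}=P$. Each $i\in I$ lies in $I_{\alpha+1}\setminus I_\alpha$ for exactly one $\alpha<\kappa$, so $P_{(\alpha)}=\bigoplus_{\beta<\alpha}Q_\beta$. Since $I_{\alpha+1}\setminus I_\alpha\subseteq\operatorname{cl}(i_\alpha)$ is countable, $Q_\alpha$ is countably generated and projective.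

Let $g_\alpha\in\operatorname{end}(Q_\alpha)$ be $g|_{Q_\alpha}$ followed by the projection $P_{(\alpha)}\oplus Q_\alpha\to Q_\alpha$. By hypothesis $g_\alpha=\varepsilon_\alpha+\mu_\alpha$ with $\varepsilon_\alpha$ idempotent and $\mu_\alpha$ a unit. Put $e=\bigoplus\varepsilon_\alpha$, an idempotent of $\operatorname{end}(P)$, and $u=g-e$. Then $uP_{(\alpha)}\subseteq P_{(\alpha)}$ for all $\alpha$. By transfinite induction $u$ restricts to an automorphism of each $P_{(\alpha)}$. This is trivial for $\alpha=0$. At a successor, $u$ is an automorphism of $P_{(\alpha)}$ and induces $\mu_\alpha$ on $P_{(\alpha+1)}/P_{(\alpha)}\cong Q_\alpha$, hence is an automorphism of $P_{(\alpha+1)}$. At a limit, the union of a chain of automorphisms is an automorphism. For $\alpha=\kappa$ we see that $u$ is a unit, and $g=e+u$.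
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
The first assertion follows from Proposition~\ref{prop:countable} and Lemma~\ref{lem:kaplansky}; the second was derived from it after the statement.
\end{proof}

\section{Lifting modulo a T-nilpotent ideal}\label{sec:lift}

\begin{lemma}\label{lem:lift}
Let $N$ be a left T-nilpotent ideal of $R$ and $P$ a projective left $R$-module. If $\operatorname{end}({}_{R/N}\,P/NP)$ is clean, then $\operatorname{end}({}_RP)$ is clean.
\end{lemma}

\begin{proof}
Let $S=\operatorname{end}(P)$. Every endomorphism of $P$ maps $NP$ to itself, and since $P$ is projective, the ring homomorphism $S\to\operatorname{end}(P/NP)$ is onto. Its kernel is the ideal $I=\operatorname{Hom}(P,NP)$, so $S/I\cong\operatorname{end}(P/NP)$. Elements of $I$ need not be nilpotent, but T-nilpotence makes them locally nilpotent, and this suffices for the usual lifting arguments.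

\emph{Every element of $P$ is killed by a power of $n$, for each $n\in I$.} Let $P\oplus P'=F$ be free with basis $(b_i)$, and extend $n$ by $0$ on $P'$. Since $nF\subseteq NF$, we have $nb_i=\sum_ja_{ij}b_j$ with $a_{ij}\in N$, almost all $0$ for fixed $i$, and
\[
n^kb_i=\sum_{j_1,\dots,j_k}a_{ij_1}a_{j_1j_2}\cdots a_{j_{k-1}j_k}b_{j_k}.
\]
For fixed $i$, the finite sequences $(i,j_1,\dots,j_k)$ with nonzero product $a_{ij_1}\cdots a_{j_{k-1}j_k}$ form, together with the root $(i)$, a finitely branching tree. An infinite branch would contradict the left T-nilpotence of $N$. By K\"onig's lemma the tree is finite, so $n^kb_i=0$ for large $k$. As every element of $F$ is a finite combination of the $b_i$, it is killed by a power of $n$.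

\emph{$I\subseteq J(S)$.} For $n\in I$ the sum $\sum_{k\ge0}n^k$ is finite at each element of $P$, so it defines an endomorphism, which is inverse to $1-n$. Since $I$ is an ideal, $I\subseteq J(S)$.

\emph{Idempotents lift modulo $I$.} Let $f\in S$ with $n:=f^2-f\in I$. In $\mathbb Z[t]$ put $p_0=t$ and $p_{j+1}=3p_j^2-2p_j^3$. From $p_{j+1}=p_j^2(3-2p_j)$ and $1-p_{j+1}=(1-p_j)^2(1+2p_j)$ we get
\[
p_{j+1}-p_j=-(p_j^2-p_j)(2p_j-1),\qquad
p_{j+1}^2-p_{j+1}=-p_j^2(1-p_j)^2(3-2p_j)(1+2p_j).
\]
By induction $(t^2-t)^{2^j}$ divides $p_j^2-p_j$, and hence also $p_{j+1}-p_j$. If $y\in P$ and $n^my=0$, it follows that $p_j(f)y$ has the same value for all $j$ with $2^j\ge m$; call this value $ey$. It does not depend on $m$, and this defines $e\in S$. Since $n$ commutes with $f$, also $n^mp_j(f)y=0$, so for $2^j\ge m$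
\[
e^2y=e\bigl(p_j(f)y\bigr)=p_j(f)^2y=p_j(f)y=ey .
\]
Finally $p_j-t$ is divisible by $t^2-t$, so $ey-fy\in n\mathbb Z[f]y\subseteq NP$. Hence $e-f\in I$.

\emph{Conclusion.} Let $g\in S$, and let $\bar g=\bar e+\bar u$ be a clean decomposition in $S/I$. Lift $\bar e$ to an idempotent $e\in S$. Then $g-e$ lifts the unit $\bar u$, and $I\subseteq J(S)$, so $g-e$ is a unit.
\end{proof}

\section{What cleanness of $\operatorname{end}(R^{(\mathbb N)})$ forces}\label{sec:forces}

If $R^{(\mathbb N)}$ is viewed as the module of finitely supported rows, its endomorphisms are the right multiplications by row-finite $\mathbb N\times\mathbb N$ matrices over $R$. With maps on the left, $\operatorname{end}(R^{(\mathbb N)})$ is thus the opposite of the ring $\operatorname{RFM}(R)$ of row-finite matrices. Cleanness passes to opposite rings, so (2) says that $\operatorname{RFM}(R)$ is clean. Cleanness also passes to homomorphic images, and the homomorphism $\operatorname{RFM}(R)\to\operatorname{RFM}(R/I)$ is onto for every proper ideal $I$ (lift zero entries to zero). Hence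
\begin{equation}\label{eq:quot}
\text{if (2) holds for $R$, then it holds for $R/I$, for every proper ideal $I$ of $R$.}
\end{equation}

\begin{lemma}\label{lem:tnil}
If {\rm(2)} holds for $R$, then $J(R/I)$ is left T-nilpotent for every proper ideal $I$ of $R$.
\end{lemma}

\begin{proof}
By \eqref{eq:quot} we may take $I=0$. Write $J=J(R)$, let $a_1,a_2,\dots\in J$, and let $f=\sum_ia_iE_{i,i+1}=e+u$ be a clean decomposition in $\operatorname{RFM}(R)$. We show that $e=1$, so that $1-f$ is invertible, and then read off the inverse.

Modulo $J$ we have $\bar f=0$, so $\bar e=-\bar u$ is an idempotent unit of $\operatorname{RFM}(R/J)$, that is, $\bar e=1$. Hence $h=1-e$ is an idempotent with all entries in $J$. Let $\xi$ be a row of $h$, with support in $\{1,\dots,m\}$. From $h^2=h$ we get $\xi h=\xi$, and comparing the first $m$ entries,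
\[
(\xi_1,\dots,\xi_m)(1-H)=0,\qquad H=(h_{ij})_{i,j\le m}\in M_m(J)=J(M_m(R)).
\]
So $1-H$ is invertible and $\xi=0$. Thus $h=0$, $e=1$, and $1-f=-u$ is a unit.

Let $(r_1,r_2,\dots)$ be the first row of $(1-f)^{-1}$. It has finite support. Comparing entries in $(r_1,r_2,\dots)(1-f)=(1,0,0,\dots)$ gives $r_1=1$ and $r_{i+1}=r_ia_i$. So $a_1\cdots a_i=r_{i+1}=0$ for large $i$.
\end{proof}

The ring $R$ is the corner $pSp$ of $S=\operatorname{RFM}(R)$ with $p=E_{11}$. We do not try to pass cleanness itself to the corner. A weaker property, which produces idempotents of $R$, does pass.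

\begin{lemma}\label{lem:exchange}
If {\rm(2)} holds for $R$, then for each $a\in R$ there is an idempotent $f\in Ra$ with $1-f\in R(1-a)$.
\end{lemma}

\begin{proof}
Let $S=\operatorname{RFM}(R)$ and $p=E_{11}$, identify $R$ with $pSp$, and let $s=aE_{11}=e+u$ be a clean decomposition in $S$. Put $k=u^{-1}(1-e)u$, an idempotent. Then
\[
u(s-k)=u(e+u)-(1-e)u=ue+u^2-u+eu=(e+u)^2-(e+u)=s^2-s,
\]
so $k=s-u^{-1}(s^2-s)$, and therefore
\[
k=t's,\quad t'=1-u^{-1}(s-1);\qquad 1-k=t(1-s),\quad t=1-u^{-1}s .
\]
Since $s=sp$, we have $k=kp$. Let $f=pk=pkp\in pSp$. Then $f^2=p(kp)k=pk^2=f$. As $s=ps$, we get $f=pt's=(pt'p)s\in(pSp)s$. Finally $p-f=p(1-k)p=pt(1-s)p=pt(p-s)=(ptp)(p-s)$. In $R=pSp$, where $p$ is the identity and $s$ is $a$, this is the assertion.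
\end{proof}

\section{Abelian rings and the proof of Theorem~\ref{thm:B}}\label{sec:abelian}

\begin{lemma}\label{lem:abelian}
If $A$ is abelian, $J(A)=0$ and $\operatorname{end}(A^{(\mathbb N)})$ is clean, then $A$ is strongly regular.
\end{lemma}

\begin{proof}
We use the notation of Section~\ref{sec:stalks} and parts (a) and (c) of Lemma~\ref{lem:stalks}, which hold for any abelian ring. The idea is to show that each element is, on each piece of a finite partition of $1$, a unit or nilpotent, and that the nilpotent part lies in $J(A)$.

\emph{In each stalk every element is a unit or nilpotent.} Let $x$ be a point and $c=a_x\in A_x$ with $a\in A$. Take $f$ for $a$ from Lemma~\ref{lem:exchange}; it lies in $B$ because it is an idempotent of $A$, and it is central because $A$ is abelian. If $f\notin x$, then $f_x=1$ and $f\in Aa$, so $c$ is left invertible. If $f\in x$, then $(1-f)_x=1$ and $1-f\in A(1-a)$, so $1-c$ is left invertible. It follows that $A_x\ne0$ has only one maximal left ideal: if $M\ne M'$ were two, we could write $1=m+m'$ with $m\in M$, $m'\in M'$, and $m$ or $m'=1-m$ would be left invertible. So $A_x$ is local,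 and the elements outside $J(A_x)$ are units. By Lemma~\ref{lem:tnil} with $I=xA$, the radical $J(A_x)$ is left T-nilpotent, hence nil.

\emph{Splitting an element.} Let $a\in A$. If $a_x$ is a unit with inverse $b_x$, then by Lemma~\ref{lem:stalks}(a) $hab=h=hba$ for some neighborhood $h$ of $x$, so $ah$ is a unit of $Ah$. If $a_x$ is nilpotent, say $a_x^n=0$ with $n\ge1$, then $(ah)^n=ha^n=0$ for some neighborhood $h$ of $x$. Both properties pass to smaller idempotents. By compactness (Lemma~\ref{lem:stalks}(c) with $f=1$), $1$ is a finite orthogonal sum of idempotents of these two types. Collecting terms, we get $e\in B$ such that $ae$ is a unit of $Ae$ and $c:=a(1-e)$ is nilpotent.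

\emph{The nilpotent part vanishes.} Let $r\in A$. For every point $x$ the element $c_x$ is nilpotent, so it is not a unit of $A_x\neq0$ and lies in $J(A_x)$. Thus $(1-rc)_x$ is a unit, and $(1-rc)h$ is a unit of $Ah$ for some neighborhood $h$ of $x$. By compactness $1-rc$ is a unit of $A$. As $r$ was arbitrary, $c\in J(A)=0$. So $a=ae$, and if $b$ is the inverse of $ae$ in $Ae$, then $ab=(ae)b=e$ and $aba=ea=a$. Hence $A$ is regular.
\end{proof}

\begin{lemma}\label{lem:morita}
Conditions {\rm(1)} and {\rm(2)}, von Neumann regularity, and the condition $J(R)=0$ are Morita invariant.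
\end{lemma}

\begin{proof}
Equivalences preserve projective modules and endomorphism rings, so (1) is invariant.

For (2), let an equivalence $R\text{-Mod}\to A\text{-Mod}$ send $R$ to the progenerator $Q$. It preserves coproducts, so $\operatorname{end}(R^{(\mathbb N)})\cong\operatorname{end}(Q^{(\mathbb N)})$, and it suffices to show $Q^{(\mathbb N)}\cong A^{(\mathbb N)}$. There are modules $Q',A'$ and $n,m\ge1$ with $Q\oplus Q'\cong A^n$ and $A\oplus A'\cong Q^m$. The first isomorphism gives $A^{(\mathbb N)}\cong(A^n)^{(\mathbb N)}\cong Q^{(\mathbb N)}\oplus Q'^{(\mathbb N)}$. Since $Q^{(\mathbb N)}\cong Q^{(\mathbb N)}\oplus Q^{(\mathbb N)}$, it follows that $A^{(\mathbb N)}\cong Q^{(\mathbb N)}\oplus A^{(\mathbb N)}$. The second isomorphism gives $Q^{(\mathbb N)}\cong A^{(\mathbb N)}\oplus Q^{(\mathbb N)}$ by the same computation with the roles exchanged. Hence $Q^{(\mathbb N)}\cong A^{(\mathbb N)}$.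

Finally, of two Morita equivalent rings each is isomorphic to a corner $\varepsilon M_n(T)\varepsilon$, $\varepsilon=\varepsilon^2$, of a matrix ring over the other ring $T$. Matrix rings over regular rings are regular. Corners of regular rings are regular, because $a=aba$ with $a\in\varepsilon T\varepsilon$ gives $a=a(\varepsilon b\varepsilon)a$. Moreover $J(M_n(T))=M_n(J(T))$ and $J(\varepsilon T\varepsilon)=\varepsilon J(T)\varepsilon$ for every ring $T$ and every idempotent $\varepsilon\in T$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}]
Write $J=J(R)$ and let $R/J$ be Morita equivalent to the abelian ring $A$. Since $J(R/J)=0$, Lemma~\ref{lem:morita} gives $J(A)=0$.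

(1)$\,\Rightarrow\,$(2) holds because $R^{(\mathbb N)}$ is projective.

(2)$\,\Rightarrow\,$(4). By Lemma~\ref{lem:tnil} with $I=0$, $J$ is left T-nilpotent. By \eqref{eq:quot}, (2) holds for $R/J$, hence for $A$ by Lemma~\ref{lem:morita}. By Lemma~\ref{lem:abelian}, $A$ is regular, and therefore so is $R/J$ by Lemma~\ref{lem:morita}.

(4)$\,\Rightarrow\,$(1). By Lemma~\ref{lem:morita}, $A$ is regular, hence strongly regular, and (1) holds for $A$ by Theorem~\ref{thm:A}. So (1) holds for $R/J$, again by Lemma~\ref{lem:morita}. If ${}_RP$ is projective, then $P/JP$ is a projective $R/J$-module, so $\operatorname{end}(P/JP)$ is clean. By Lemma~\ref{lem:lift} with $N=J$, $\operatorname{end}(P)$ is clean.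
\end{proof}

The hypothesis that $A$ is abelian is used twice: in (2)$\,\Rightarrow\,$(4), where the idempotents provided by Lemma~\ref{lem:exchange} must be central to act at the points of $B$, and in (4)$\,\Rightarrow\,$(1), through Theorem~\ref{thm:A}. We do not claim a characterization of (1) or (2) for arbitrary noncommutative rings.

\begin{proof}[Proof of Corollary~\ref{cor:B}]
(i) Recall that a commutative ring is regular if and only if it is reduced and all its prime ideals are maximal. Suppose that (4) holds. Then $J(R)$ is nil, so it is the nilradical and is contained in every prime ideal. Since $R/J(R)$ is regular, every prime ideal of $R$ is maximal, and the nilradical is T-nilpotent. Conversely, if all primes are maximal, then the nilradical equals $J(R)$, and $R/J(R)$ is reduced with all primes maximal, hence regular. If the nilradical is also T-nilpotent, then (4) holds. Now apply Theorem~\ref{thm:B}.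

(ii) If $R$ is semilocal, then $R/J(R)$ is semisimple Artinian, hence regular. So (4) says that $J(R)$ is left T-nilpotent, which is (3). Now apply Theorem~\ref{thm:B}.
\end{proof}

\begin{thebibliography}{9}
\bibitem{book} A printed mathematics book; Corollary 2.5 and Question 2.3.
\end{thebibliography}
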